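# Diffuse functionals on the projections of a von Neumann algebra

## The theorem: projections against positive contractions

Throughout, $\mathcal M$ is a von Neumann algebra, $\mathcal M^*$ is its full Banach space dual (not the predual), $P$ is the set of projections of $\mathcal M$, and $(\mathcal M_+)_1=\{a\in\mathcal M:0\le a\le 1\}$. A functional $f\in\mathcal M^*$ is *diffuse* if there are no pure state $\varphi$ of $\mathcal M$ and no $c>0$ with $c\varphi\le|f|$.

**Theorem 1.** Let $f_1,\dots,f_n\in\mathcal M^*$ be diffuse and let $\Psi:\mathcal M\to\mathbb C^n$ be $\Psi(a)=(f_1(a),\dots,f_n(a))$. Then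
$$\Psi(P)=\Psi((\mathcal M_+)_1).$$

In plain words: think of $a$ with $0\le a\le1$ as a "fractional" choice and of a projection as a "yes/no" choice. If one measures with finitely many diffuse functionals, every result obtained by a fractional choice is obtained by a yes/no choice, exactly and not only approximately. Since $(\mathcal M_+)_1$ is convex, $\Psi(P)$ is then convex.

The method gives more. For $e\in P$ write $(e\mathcal Me)_1^+=\{a\in e\mathcal Me:0\le a\le e\}$, and call $e$ *abelian* if the algebra $e\mathcal Me$ is abelian ($e=0$ is allowed).

**Theorem 2.** For a positive $g\in\mathcal M^*$ the following are equivalent.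

* (i) $g$ dominates no positive multiple of a pure state $\psi$ of $\mathcal M$ such that $\psi(e)>0$ for some abelian projection $e$.
* (ii) For each abelian projection $e$, $g|_{e\mathcal Me}$ is diffuse: there are no $c>0$ and character $\chi$ of $e\mathcal Me$ with $c\chi\le g|_{e\mathcal Me}$.
* (iii) For each $e\in P$ there is an abelian von Neumann subalgebra $C\subset e\mathcal Me$ with unit $e$ such that $g|_C$ is diffuse.
* (iv) For each $e\in P$, each $n$, and all $f_1,\dots,f_n\in\mathcal M^*$ with $|f_j|\le Kg$ for some $K$, the map $\Psi=(f_1,\dots,f_n)$ satisfies $\Psi(P\cap e\mathcal Me)=\Psi((e\mathcal Me)_1^+)$.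

**Corollary 3.**

* (a) If $\mathcal M$ has no type I direct summand, then $\Psi(P)=\Psi((\mathcal M_+)_1)$ for **all** $f_1,\dots,f_n\in\mathcal M^*$.
* (b) If $\mathcal M=B(H)$, the equality holds for all $f_j$ vanishing on the compact operators, even if they are pure states.
* (c) Let $\mathcal M$ be $\sigma$-finite. Then $\Psi(P)=\Psi((\mathcal M_+)_1)$ for all $n$ and all $f_1,\dots,f_n\in\mathcal M^*$ if and only if $\mathcal M$ has no type I direct summand. If $\mathcal M$ has a type I summand, the equality fails for some pair ($n=2$) of positive functionals.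

One deep ingredient is quoted, not proved: the abelian case.

**Theorem 4 (Armstrong and Prikry).** If $C$ is an abelian von Neumann algebra, $f_1,\dots,f_n\in C^*$ are diffuse and $\Psi=(f_1,\dots,f_n)$, then $\{\Psi(q):q\in C\text{ a projection}\}$ is convex.

In infinite dimensions this convex set need not be compact, so no proof should rely on compactness of $\Psi(P)$.

## Absolute values, pure states, characters, and the word "diffuse"

**Absolute value.** The bidual $\mathcal M^{**}$ is a von Neumann algebra and each $f\in\mathcal M^*$ is normal on it. By the polar decomposition (Takesaki, *Theory of Operator Algebras I*, III.4.2), $f(x)=|f|(xv)$ with $|f|\ge0$, $\||f|\|=\|f\|$, $v\in\mathcal M^{**}$ a partial isometry, and $|f|(x)=f(xv^*)$. Cauchy–Schwarz gives $|f(x)|^2\le|f|(xx^*)\,|f|(v^*v)\le\|f\|\,|f|(xx^*)$. With the other convention one gets $|f|(x^*x)$ instead. For normal $x$ both say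
$$|f(x)|^2\le\|f\|\,|f|(x^*x).\tag{1}$$

**Abelian algebras.** An abelian von Neumann algebra $C$ is $C(X)$ with $X$ compact and extremally disconnected; clopen sets form a base of the topology, and they correspond to the projections of $C$. Its pure states are its characters, that is, the evaluations $\chi_x$ at points $x\in X$. Functionals on $C$ are regular complex Borel measures $\mu$ on $X$, the absolute value is the total variation $|\mu|$, and $|\mu|(\{x\})=|\mu(\{x\})|$. Thus a functional on $C$ is diffuse exactly when its measure has no atoms in $X$.

**GNS.** For positive $h\in\mathcal M^*$ let $(\pi_h,H_h,\xi_h)$ be its GNS triple. For a representation $\pi$ and a vector $\zeta$ put $\omega_\zeta(x)=\langle\pi(x)\zeta,\zeta\rangle$; the restriction of $\pi$ to $\overline{\pi(\mathcal M)\zeta}$ is (equivalent to) the GNS representation of $\omega_\zeta$. A state is pure exactly when its GNS representation is irreducible, and exactly when the positive functionals it dominates are its multiples $\lambda\varphi$, $0\le\lambda\le1$. We also use: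
$$0\le\theta\le\omega_\zeta\ \Longrightarrow\ \theta=\omega_\eta\ \text{ for some }\eta=T\zeta\in L:=\overline{\pi(\mathcal M)\zeta},\tag{2}$$
where $T\in B(L)$ commutes with $\pi(\mathcal M)|_L$. Indeed the form $(\pi(x)\zeta,\pi(y)\zeta)\mapsto\theta(y^*x)$ is well defined and bounded by $1$, so it is $\langle S\pi(x)\zeta,\pi(y)\zeta\rangle$ with $0\le S\le 1$ on $L$. Since $\theta(y^*(zx))=\theta((z^*y)^*x)$, $S$ commutes with $\pi(\mathcal M)|_L$, and $T=S^{1/2}$ works.

**Example (finite dimensions).** On $M_k(\mathbb C)$ a nonzero positive functional is $\operatorname{Tr}(d\,\cdot)$ with $d\ge0$, and $d$ dominates a positive multiple of a rank-one projection. So $0$ is the only diffuse functional, and Theorem 1 is empty there.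

**Example ($L^\infty[0,1]$).** Let $f(a)=\int_0^1a\,dt$. If $c\chi\le f$ with $\chi$ a character, then for each $k$ exactly one of the $2^k$ dyadic intervals $I$ of length $2^{-k}$ has $\chi(1_I)=1$, so $c\le f(1_I)=2^{-k}$. Hence $f$ is diffuse. Theorem 1 for this one $f$ is visible: the value $s\in[0,1]$ is $f(1_{[0,s]})$.

**Example ($\ell^\infty(\mathbb N)$).** Fix a free ultrafilter $\mathcal U$ and let $f(x)=\lim_{n\to\mathcal U}\frac1n\sum_{k\le n}x_k$. The $m$ residue classes mod $m$ have $f$-value $1/m$ each, so the same argument shows that $f$ is diffuse. It is not normal: it vanishes on finitely supported sequences. For $s\in[0,1]$ the set $E=\{k\ge1:\lfloor ks\rfloor>\lfloor(k-1)s\rfloor\}$ has $\lfloor ns\rfloor$ elements up to $n$, so $f(1_E)=s$.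

**Example (diffuseness depends on the algebra).** On $B(L^2[0,1])$ the vector state of the constant function $1$ is pure, hence not diffuse. Its restriction to $L^\infty[0,1]$ is $\int_0^1 \cdot\,dt$, which is diffuse.

**Example (equality can fail, or hold by accident).** On $M_2(\mathbb C)$ the normalized trace takes only the values $0,\frac12,1$ on projections but all of $[0,1]$ on $(\mathcal M_+)_1$. A vector state $\omega_\xi$ on $M_2(\mathbb C)$, although pure, takes every value of $[0,1]$ on projections: if $p$ projects onto $\mathbb C\zeta$, $\|\zeta\|=1$, then $\omega_\xi(p)=|\langle\zeta,\xi\rangle|^2$. The equality is lost on passing to the corner $e\mathcal Me=\mathbb Ce$, $e$ the projection onto $\mathbb C\xi$. This is why condition (iv), which is to be *equivalent* to (i), speaks of all corners.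

## Two shortcuts and where they stop

**Extreme points.** Fix $z\in\Psi((\mathcal M_+)_1)$ and look at the convex set $\{a\in(\mathcal M_+)_1:\Psi(a)=z\}$. If the $f_j$ were normal, this set would be weak* compact and one could look for projections among its extreme points. But our $f_j$ are arbitrary elements of $\mathcal M^*$, and the set need not be weak* closed. For the functional $f$ on $\ell^\infty(\mathbb N)$ above, $1_{\{k\ge N\}}$ satisfies $f=1$ for each $N$, and these elements converge weak* to $0$, where $f=0$. The argument stops before it has an extreme point.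

**The algebra generated by $a$.** To realize $\Psi(a)$, one could apply Theorem 4 inside the abelian von Neumann algebra generated by $a$. The hypothesis of Theorem 4 may be lost: let $\mathcal M=L^\infty([0,1]^2)$, let $\chi$ be a character of $L^\infty[0,1]$ with $\chi(t)=\frac12$ on the coordinate function $t$, and put
$$f(F)=\chi\Big(t\mapsto\int_0^1F(t,s)\,ds\Big).$$
Cutting the square by dyadic intervals in the second coordinate shows that $f$ is diffuse on $\mathcal M$. Yet $a(t,s)=t$ generates the algebra of functions of $t$ alone, where $f$ *is* the character $\chi$. There $f$ takes only the values $0,1$ on projections, while $f(a)=\frac12$. So the subalgebra has to be adapted to the functionals and not to $a$.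

**A maximal abelian subalgebra.** Enlarging to a maximal abelian subalgebra is not enough for the functionals of Theorem 2. Let $\mathcal M=B(\ell^2)$, $D=\ell^\infty(\mathbb N)$ the diagonal, $\chi$ a character of $D$ given by a free ultrafilter. The states of $\mathcal M$ extending $\chi$ form a nonempty weak* compact face of the state space (if $\varphi=\frac12(\varphi_1+\varphi_2)$ restricts to the pure state $\chi$, so do $\varphi_1,\varphi_2$). Let $\varphi$ be an extreme point of this face: a pure state with $\varphi|_D=\chi$. If $p_m$ is the projection onto the first $m$ basis vectors, then $\varphi(p_m)=0$, so $\varphi(x)=\varphi((1-p_m)x(1-p_m))$, which tends to $0$ for $x$ compact. Thus $\varphi$ vanishes on the compact operators and Corollary 3(b) applies to it, although $\varphi|_D$ is a character.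

How, then, does $\varphi$ take the value $\frac12$ on a projection? Choose a diagonal projection $q$ with $\varphi(q)=1$ and both $q$, $1-q$ of infinite rank (split $\mathbb N$ into three infinite sets; exactly one belongs to the ultrafilter). Since $q\sim1-q$, one can *rotate* $q$ into $1-q$ through a norm-continuous path of projections. Along it $\varphi$ moves continuously from $1$ to $0$, so it passes $\frac12$. The rotation leaves every fixed abelian algebra behind; it is the device that will drive the proof. Its rough message: only abelian corners can prevent $g$ from being cut into small pieces.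

The plan is the cycle (i)$\Leftrightarrow$(ii)$\Rightarrow$(iii)$\Rightarrow$(iv)$\Rightarrow$(i). Representation theory gives the first equivalence and, later, the passage from Theorem 2 to Theorem 1. Rotation gives (ii)$\Rightarrow$(iii). Theorem 4 is used once, in (iii)$\Rightarrow$(iv).

## Diffuse means: no irreducible piece in the GNS representation

The purpose of this section is to replace inequalities between functionals, which behave badly, by subrepresentations.

**Lemma 5.** Let $h\ge0$ in $\mathcal M^*$.

* (a) If $K\subset H_h$ is a nonzero closed invariant subspace on which $\pi_h$ is irreducible and $Q$ is the projection onto $K$, then $Q\xi_h\ne0$, $\omega_{Q\xi_h}\le h$, and $\omega_{Q\xi_h}$ is a positive multiple of a pure state.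
* (b) $h$ is not diffuse if and only if $\pi_h$ has an irreducible subrepresentation.

**Proof.** (a) $K$ is invariant under a self-adjoint set, so $Q\in\pi_h(\mathcal M)'$. If $Q\xi_h=0$, then $Q\pi_h(\mathcal M)\xi_h=\pi_h(\mathcal M)Q\xi_h=0$, so $Q=0$ by cyclicity, against $K\neq0$. Next,
$$\omega_{Q\xi_h}(x^*x)=\|\pi_h(x)Q\xi_h\|^2=\|Q\pi_h(x)\xi_h\|^2\le\|\pi_h(x)\xi_h\|^2=h(x^*x).$$
Finally, $Q\xi_h$ is cyclic for the irreducible representation on $K$, so the normalization of $\omega_{Q\xi_h}$ has an irreducible GNS representation and is pure.

(b) If there is an irreducible subrepresentation, (a) shows that $h$ is not diffuse. Conversely, if $c\varphi\le h=\omega_{\xi_h}$ with $c>0$ and $\varphi$ pure, (2) gives $c\varphi=\omega_\eta$ with $\eta\in H_h$, and $\pi_h$ on $\overline{\pi_h(\mathcal M)\eta}$ is equivalent to $\pi_\varphi$, which is irreducible. $\square$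

**Example.** Let $\tau$ be the trace of a $\mathrm{II}_1$ factor $\mathcal M$. An irreducible subrepresentation of $\pi_\tau$ would be given by a minimal projection of $\pi_\tau(\mathcal M)'$. This commutant is anti-isomorphic to $\mathcal M$ and has no minimal projections, so $\tau$ is diffuse.

To put several functionals under one roof $g=\sum|f_j|$, we need sums of diffuse functionals to be diffuse. This is not a matter of splitting inequalities: on $M_2(\mathbb C)$, with orthonormal basis $\epsilon_1,\epsilon_2$ and $\zeta=(\epsilon_1+\epsilon_2)/\sqrt2$, one has $\omega_\zeta\le\operatorname{Tr}=\omega_{\epsilon_1}+\omega_{\epsilon_2}$, but no positive multiple of $\omega_\zeta$ lies below $\omega_{\epsilon_1}$ or below $\omega_{\epsilon_2}$, which dominate only their own multiples. Subrepresentations do what inequalities cannot.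

**Lemma 6.** A finite sum of diffuse positive functionals is diffuse.

**Proof.** Let $h=\sum_jh_j$. The vector $\bigoplus_j\xi_{h_j}$ in $\bigoplus_jH_{h_j}$ has vector functional $h$, so $\pi_h$ is equivalent to the subrepresentation of $\bigoplus_j\pi_{h_j}$ that it generates. If $h$ is not diffuse, Lemma 5(b) gives an irreducible invariant subspace $K\ne0$ of $\bigoplus_jH_{h_j}$. For some $j$ the coordinate map $V:K\to H_{h_j}$ is nonzero. It intertwines the representations, so $V^*V$ commutes with an irreducible representation; by Schur's lemma $V^*V=\lambda1$ with $\lambda>0$. Then $\lambda^{-1/2}V$ is an isometric intertwiner, $V(K)$ is closed and invariant, and the representation on it is equivalent to that on $K$, hence irreducible. By Lemma 5(b), $h_j$ is not diffuse. $\square$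

**Lemma 7.** Let $\psi$ be a pure state and $e$ an abelian projection with $\psi(e)>0$. Then $\psi|_{e\mathcal Me}=\psi(e)\chi$ for a character $\chi$ of $e\mathcal Me$.

**Proof.** By irreducibility $\pi_\psi(\mathcal M)''=B(H_\psi)$, so $\pi_\psi(e\mathcal Me)=\pi_\psi(e)\pi_\psi(\mathcal M)\pi_\psi(e)$ is weakly dense in $B(\pi_\psi(e)H_\psi)$. A weak closure of a commutative $*$-algebra is commutative, so $\dim\pi_\psi(e)H_\psi\le1$, and the dimension is $1$ because $\|\pi_\psi(e)\xi_\psi\|^2=\psi(e)>0$. Hence $\pi_\psi(x)=\chi(x)\pi_\psi(e)$ for $x\in e\mathcal Me$, where $\chi$ is a character. Evaluate at $\xi_\psi$. $\square$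

**Lemma 8.** Conditions (i) and (ii) of Theorem 2 are equivalent.

**Proof.** *Not (i) implies not (ii).* If $c\psi\le g$ with $c>0$, $\psi$ pure and $\psi(e)>0$, $e$ abelian, then Lemma 7 gives $g|_{e\mathcal Me}\ge c\psi(e)\chi$.

*Not (ii) implies not (i).* Let $e$ be abelian, $c>0$ and $c\chi\le g|_{e\mathcal Me}$ with $\chi$ a character. We must produce a pure state below a multiple of $g$ *on all of $\mathcal M$*.

First we extend $\chi$. Put $\varphi(x)=\chi(exe)$, a state of $\mathcal M$. It is pure: if $0\le\theta\le\varphi$, then $\theta(1-e)\leq\varphi(1-e)=0$, so $\theta(x)=\theta(exe)$ by Cauchy–Schwarz. Moreover $\theta|_{e\mathcal Me}\le\chi$, and $\chi$ is pure on $e\mathcal Me$, so $\theta|_{e\mathcal Me}=\lambda\chi$ and $\theta=\lambda\varphi$.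

However, $c\varphi$ need not lie below $g$; for $x\ge0$ we only know $c\varphi(x)=c\chi(exe)\le g(exe)$. In terms of $\pi=\pi_g$, $\xi=\xi_g$ this says $c\varphi\le\omega_{\pi(e)\xi}$. By (2), $c\varphi=\omega_\eta$ with
$$\eta\in L:=\overline{\pi(\mathcal M)\pi(e)\xi}\subset H_g .$$
Let $K=\overline{\pi(\mathcal M)\eta}\subset L$ and let $Q$ be the projection onto $K$. The representation on $K$ is equivalent to $\pi_\varphi$, hence irreducible, so Lemma 5(a) applies: with $\zeta=Q\xi$, the functional $\omega_\zeta\le g$ is a positive multiple of a pure state.

It remains to see that this pure state charges $e$. We have $\pi(e)\zeta=Q\pi(e)\xi$. If this were $0$, then $Q\pi(\mathcal M)\pi(e)\xi=\pi(\mathcal M)Q\pi(e)\xi=0$, so $Q$ would vanish on $L\supset K$, against $K\ne0$. So $\omega_\zeta(e)=\|\pi(e)\zeta\|^2>0$, and (i) fails. $\square$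

## Cutting a functional into small pieces by rotation

Now the heart of the matter. For positive $g\in\mathcal M^*$ and $e\in P$ let
$$\alpha(e)=\inf\ \max_i\,g(p_i),$$
the infimum over all finite orthogonal families of projections $p_1,\dots,p_k$ with sum $e$. The trivial family gives $\alpha(e)\le g(e)$, and joining families gives
$$\alpha(p+q)\le\max(\alpha(p),\alpha(q))\qquad(p\perp q).\tag{3}$$

For abelian $\mathcal M$, an obstruction $\alpha(e)>0$ would be handled so: pass to a $p$ on which $g$ is almost two-valued; the "large" projections are closed under intersection; by compactness they shrink to a point, an atom of $g$. In general the middle step breaks. It needs $g(p\wedge q)\ge g(p)+g(q)-g(1)$, which is false already for a vector state $\omega_\xi$ on $M_2(\mathbb C)$: two distinct rank-one projections $p,q$ onto lines close to $\xi$ have $\omega_\xi(p),\omega_\xi(q)$ close to $1$ but $p\wedge q=0$. So first we find a large *abelian* corner, and only there run the intersection argument.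

**Lemma 9.** If $g$ satisfies (ii), then $\alpha(e)=0$ for every $e\in P$.

**Proof.** Suppose $\alpha:=\alpha(e_0)>0$.

**Step 1: a projection on which $g$ is almost two-valued.** Let $S=\{p\in P:p\le e_0,\ \alpha(p)\ge\alpha\}$. It contains $e_0$. Put $\beta=\inf_{p\in S}g(p)$; since $g(p)\ge\alpha(p)$, $\beta\ge\alpha>0$. Let $\varepsilon=\beta/6$ and choose $p\in S$ with $g(p)<\beta+\varepsilon$; note $g(p)\ge\beta=6\varepsilon$. Let $q\le p$ be a projection. By (3), $\alpha\le\alpha(p)\le\max(\alpha(q),\alpha(p-q))$, so one of $q,p-q$ is in $S$ and has $g$-value at least $\beta$. The other one then has $g$-value at most $g(p)-\beta<\varepsilon$. Therefore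
$$g(q)\in[0,\varepsilon)\ \cup\ (g(p)-\varepsilon,\,g(p)]\qquad\text{for every projection }q\le p.\tag{4}$$
Call $q$ *small* or *large* accordingly. As $g(p)-\varepsilon\ge5\varepsilon$, the two intervals are disjoint and a gap separates them.

**Step 2: equivalent orthogonal projections are small.** This is the rotation. Let $q\perp q'$ be projections in $p\mathcal Mp$ and $v\in p\mathcal Mp$ with $v^*v=q$, $vv^*=q'$. Then $qv=qq'v=0$ and $v^*q=0$. For $0\le t\le\pi/2$ put $w_t=\cos t\,q+\sin t\,v$. Then
$$w_t^*w_t=\cos^2t\,q+\sin t\cos t\,(qv+v^*q)+\sin^2t\,v^*v=q,$$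
so $w_t$ is a partial isometry and
$$q_t=w_tw_t^*=\cos^2t\,q+\sin t\cos t\,(v+v^*)+\sin^2t\,q'$$
is a norm-continuous path of projections in $p\mathcal Mp$ from $q_0=q$ to $q_{\pi/2}=q'$. The function $t\mapsto g(q_t)$ is continuous and, by (4), cannot cross the gap. So $q$ and $q'$ are both small or both large. Both large would give $g(p)\ge g(q)+g(q')>2g(p)-2\varepsilon$, that is $g(p)<2\varepsilon$, against $g(p)\ge6\varepsilon$. So both are small.

**Step 3: a large abelian projection.** We remove from $p$ as many pairs of equivalent projections as possible. By Zorn's lemma choose a maximal family of pairs $(x_i,y_i)$ of nonzero projections in $p\mathcal Mp$ with all $x_i,y_j$ mutually orthogonal and $x_i\sim y_i$. Put $e_1=\sum x_i$, $e_2=\sum y_i$, $r=p-e_1-e_2$. Adding the partial isometries shows $e_1\sim e_2$, and $e_1\perp e_2$; so Step 2 says that $e_1,e_2$ are small. (We do not compute $g(e_1)$ from the $g(x_i)$, which is impossible since $g$ need not be normal; Step 2 is applied once, to the two sums.) By finite additivity,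
$$g(r)\ge g(p)-2\varepsilon\ge4\varepsilon.\tag{5}$$
The projection $r$ is abelian. Otherwise some projection $q\in r\mathcal Mr$ is not central in $r\mathcal Mr$, because the projections span a norm-dense subspace. Then there is $0\ne y\in q\mathcal M(r-q)$: if $qz(r-q)=0$ for all $z\in r\mathcal Mr$, then $qz=qzq$, and taking adjoints $zq=qzq$, so $q$ would be central. The polar decomposition of $y$ gives equivalent nonzero projections, one under $q$ and one under $r-q$. They are orthogonal to each other and to all $x_i,y_j$, against maximality.

**Step 4: an atom on $r\mathcal Mr$.** Write $r\mathcal Mr=C(X)$ and let $\mu$ be the regular Borel measure representing $g|_{r\mathcal Mr}$. Clopen sets are projections below $r\le p$, so each is small or large. Let $\mathcal F$ be the family of large clopen sets.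

* $X\in\mathcal F$, since $\mu(X)=g(r)\ge4\varepsilon$ is not in $[0,\varepsilon)$.
* If $E\in\mathcal F$, then $\mu(X\setminus E)<g(r)-(g(p)-\varepsilon)\le\varepsilon$. So for $E,E'\in\mathcal F$ we get $\mu(E\cap E')>g(r)-2\varepsilon\ge2\varepsilon$, hence $E\cap E'\in\mathcal F$.
* For every clopen $E$, one of $E$, $X\setminus E$ is in $\mathcal F$; otherwise $g(r)<2\varepsilon$, against (5).

By the first two points finite intersections of members of $\mathcal F$ are nonempty, so by compactness there is $x\in\bigcap\mathcal F$. If $U$ is a clopen neighborhood of $x$, then $x\notin X\setminus U$, so $X\setminus U\notin\mathcal F$, so $U\in\mathcal F$ and $\mu(U)>g(p)-\varepsilon\ge5\varepsilon$. Every open set containing $x$ contains such a $U$; by outer regularity $\mu(\{x\})\ge5\varepsilon$. Thus $g|_{r\mathcal Mr}\ge5\varepsilon\,\chi_x$ with $r$ abelian, which contradicts (ii). $\square$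

**Proof of (ii)$\Rightarrow$(iii).** The purpose is to turn small pieces into one good abelian algebra. Let $e\in P$. Put $\mathcal P_0=\{e\}$. Given a finite orthogonal partition $\mathcal P_k$ of $e$, apply Lemma 9 to each of its members to split it into finitely many orthogonal projections of $g$-value less than $2^{-(k+1)}$; together these form $\mathcal P_{k+1}$. All members of $\bigcup_k\mathcal P_k$ commute. Let $C\subset e\mathcal Me$ be the abelian von Neumann algebra with unit $e$ that they generate. If $\chi$ is a character of $C$ and $c\chi\le g|_C$, then for each $k\ge1$ we have $\sum_{p\in\mathcal P_k}\chi(p)=\chi(e)=1$ with each $\chi(p)\in\{0,1\}$, so some $p\in\mathcal P_k$ has $\chi(p)=1$, and $c\le g(p)<2^{-k}$. Hence $c\le0$, and $g|_C$ is diffuse. $\square$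

The algebra $C$ depends on $e$ and $g$ only. It has nothing to do with any $a\in(e\mathcal Me)_1^+$, and it need not contain $a$; so one more reduction is required.

## From a positive contraction to finitely many corners, exactly

The spectral theorem approximates $a$ by finite combinations of projections. An approximation would prove only that $\Psi(a)$ is in the closure of $\Psi(P)$. The next lemma removes the error.

**Lemma 10.** Let $F$ be a bounded measurable map from a probability space to $\mathbb R^N$, with all values in a set $S$. Then its mean $m=\mathbb E F$ lies in $\operatorname{conv}S$ (no closure).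

**Proof.** Induction on the dimension $d$ of the affine hull of $S$. If $d=0$, $S$ is one point and $m$ is that point. Let $d\ge1$. Affine equations valid on $S$ hold for $m$, so $m$ is in the affine hull $A$ of $S$. Suppose $m\notin\operatorname{conv}S$. Separation in $A\cong\mathbb R^d$ gives an affine function $\ell$, not constant on $A$, with $\ell\ge\ell(m)$ on $S$. Since $\ell(F)-\ell(m)\ge0$ has mean $0$, $\ell(F)=\ell(m)$ almost surely. So $S'=S\cap\{\ell=\ell(m)\}$ is nonempty, and its affine hull lies in $A\cap\{\ell=\ell(m)\}$, of dimension less than $d$. Change $F$ on a null set so that all its values are in $S'$; the mean is unchanged. By induction $m\in\operatorname{conv}S'\subset\operatorname{conv}S$, a contradiction. $\square$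

**Lemma 11.** Let $e\in P$, $a\in(e\mathcal Me)_1^+$, and let $f_1,\dots,f_n\in\mathcal M^*$ be arbitrary, $\Psi=(f_1,\dots,f_n)$. Then $\Psi(a)=\Psi(b)$ for some $b=\sum_{k=1}^m\mu_ke_k$ with $\mu_k\in[0,1]$ and mutually orthogonal projections $e_k\in e\mathcal Me$.

**Proof.** For $0\le t<1$ let $p_t=\chi_{(t,1]}(a)$ be the spectral projection, and $p_1=0$. These are projections in $e\mathcal Me$, decreasing in $t$. For $s\in[0,1]$, the number of $k\in\{1,\dots,m\}$ with $k/m<s$, divided by $m$, differs from $s$ by at most $1/m$; hence
$$\Big\|a-\frac1m\sum_{k=1}^mp_{k/m}\Big\|\le\frac1m.\tag{6}$$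
Each $f\in\mathcal M^*$ is a combination of four positive functionals, so $t\mapsto f(p_t)$ is a combination of four bounded monotone functions. It is therefore Borel and Riemann integrable, and (6) gives $f(a)=\lim_m\frac1m\sum_kf(p_{k/m})=\int_0^1f(p_t)\,dt$. Thus
$$\Psi(a)=\int_0^1\Psi(p_t)\,dt .$$
Lemma 10, applied in $\mathbb C^n=\mathbb R^{2n}$ with $S=\{\Psi(p_t):0\le t\le1\}$, yields $t_1<\dots<t_m$ and $\lambda_i\ge0$ with $\sum\lambda_i=1$ and $\Psi(a)=\sum_i\lambda_i\Psi(p_{t_i})$. Put $b=\sum_i\lambda_ip_{t_i}$. Since $p_{t_1}\ge\dots\ge p_{t_m}$, the projections $e_k=p_{t_k}-p_{t_{k+1}}$ ($k<m$) and $e_m=p_{t_m}$ are mutually orthogonal, $p_{t_i}=\sum_{k\ge i}e_k$, and $b=\sum_k\mu_ke_k$ with $\mu_k=\lambda_1+\dots+\lambda_k\in[0,1]$. $\square$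

For abelian $\mathcal M$ this already settles Theorem 1: $\Psi(a)$ is a convex combination of points $\Psi(p_{t_i})\in\Psi(P)$, and $\Psi(P)$ is convex by Theorem 4.

## Closing the cycle

**Proof of (iii)$\Rightarrow$(iv).** Let $|f_j|\le Kg$, $\Psi=(f_1,\dots,f_n)$, $e\in P$. The inclusion $\Psi(P\cap e\mathcal Me)\subset\Psi((e\mathcal Me)_1^+)$ is trivial. Let $a\in(e\mathcal Me)_1^+$ and take $b=\sum_k\mu_ke_k$ from Lemma 11.

**Step 1: on each corner, pass to an abelian algebra adapted to $g$.** Drop zero $e_k$'s. By (iii) choose an abelian von Neumann algebra $C_k\subset e_k\mathcal Me_k$ with unit $e_k$ and $g|_{C_k}$ diffuse, and write $C_k=C(X_k)$. The algebra $C_k$ is not related to $a$, and need not be: on the corner of $e_k$ the element $b$ is the scalar $\mu_ke_k$.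

**Step 2: the $f_j$ are diffuse on $C_k$.** Let $\nu,\mu^{(j)}$ be the measures on $X_k$ representing $g|_{C_k}$ and $f_j|_{C_k}$. For $x\in X_k$ and clopen $U\ni x$, (1) applied to the projection $1_U$ gives
$$|\mu^{(j)}(U)|^2\le\|f_j\|\,|f_j|(1_U)\le K\|f_j\|\,\nu(U).$$
By regularity, as $U$ shrinks to $x$ through clopen sets, $\mu^{(j)}(U)\to\mu^{(j)}(\{x\})$ and $\nu(U)\to\nu(\{x\})$. Diffuseness of $g|_{C_k}$ gives $\nu(\{x\})=0$. Hence $\mu^{(j)}(\{x\})=0$ for every $x$, so the total variation of $\mu^{(j)}$ has no atoms and $f_j|_{C_k}$ is diffuse on $C_k$. (Inequality (1) is what carries the smallness of $g$ on a projection over to the non-positive $f_j$.)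

**Step 3: choose the projection.** By Theorem 4 the set $\{\Psi(q):q\in C_k\text{ a projection}\}$ is convex. It contains $\Psi(0)=0$ and $\Psi(e_k)$, hence also $\mu_k\Psi(e_k)$. So there is a projection $q_k\in C_k$, $q_k\le e_k$, with $\Psi(q_k)=\mu_k\Psi(e_k)$. As the $e_k$ are orthogonal, $q=\sum_kq_k$ is a projection in $e\mathcal Me$, and
$$\Psi(q)=\sum_k\mu_k\Psi(e_k)=\Psi(b)=\Psi(a).\qquad\square$$

**Proof of (iv)$\Rightarrow$(i).** Suppose (i) fails: $c\psi\le g$ with $c>0$, $\psi$ pure, and $\psi(e)>0$ with $e$ abelian. By Lemma 7, $\psi|_{e\mathcal Me}=\psi(e)\chi$ with $\chi$ a character. Take $n=1$ and $f_1=c\psi$; then $|f_1|=f_1\le g$. Since $\chi$ takes only the values $0,1$ on projections, $f_1(P\cap e\mathcal Me)=\{0,c\psi(e)\}$, while $f_1((e\mathcal Me)_1^+)=[0,c\psi(e)]$. So (iv) fails. $\square$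

With Lemma 8 this proves Theorem 2.

**Proof of Theorem 1.** Let $g=\sum_j|f_j|$. Each $|f_j|$ is diffuse, so $g$ is diffuse by Lemma 6. A diffuse $g$ dominates no positive multiple of any pure state, so (i) holds. Since $|f_j|\le g$, condition (iv) with $e=1$ gives $\Psi(P)=\Psi((\mathcal M_+)_1)$. $\square$

## Algebras without type I part, the compact operators, and sharpness

Condition (ii) looks only at abelian projections. That is why it can hold for functionals that are far from diffuse.

**Proof of Corollary 3(a).** If $\mathcal M$ has no type I summand, its only abelian projection is $0$ (the central support of a nonzero abelian projection gives a type I summand). So (ii) holds vacuously for every $g$. Apply (iv) with $g=\sum_j|f_j|$ and $e=1$. $\square$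

**Proof of Corollary 3(b).** We first check that if $f$ vanishes on $\mathcal K=K(H)$, so does $|f|$. The weak* closure of $\mathcal K$ in $\mathcal M^{**}$ is a weak* closed two-sided ideal, so it is $z\mathcal M^{**}$ for a central projection $z$. As $f$ is normal on $\mathcal M^{**}$, $f(z\,\cdot)=0$. Since $|f|(x)=f(xv^*)$ (or $f(v^*x)$ in the other convention) and $z$ is central, $|f|(z\,\cdot)=0$, and $|f|$ vanishes on $\mathcal K$.

An abelian projection $e$ of $B(H)$ has rank at most $1$, so $e\mathcal Me\subset\mathcal K$ and $g=\sum_j|f_j|$ vanishes on $e\mathcal Me$. Thus (ii) holds; apply (iv) with $e=1$. Nothing in this argument excludes that the $f_j$ are pure states, such as the state $\varphi$ on $B(\ell^2)$ constructed earlier. $\square$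

**Proof of Corollary 3(c).** "If" is (a). For the converse and the last assertion, let $\mathcal M$ be $\sigma$-finite with a type I summand. Take a faithful normal state $\omega$, an abelian projection $e\ne0$ and a character $\chi$ of $e\mathcal Me$. The idea is to use one functional to force projections under $e$ and a second one that is two-valued there. Put
$$f_1(x)=\omega((1-e)x(1-e)),\qquad f_2(x)=\chi(exe).$$
Both are positive, and $\Psi(\frac12e)=(0,\frac12)$. Let $p\in P$ with $f_1(p)=0$. By faithfulness $(1-e)p(1-e)=0$, that is $\|p(1-e)\|^2=0$, so $p=pe$ and $p\le e$. Then $f_2(p)=\chi(p)\in\{0,1\}$. Therefore $(0,\frac12)\notin\Psi(P)$, and the equality fails for the pair $f_1,f_2$. $\square$
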